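\title{Roots of functions represented by exponential terms}

\begin{abstract}
Let $\mathcal R_n$ be the ring of entire functions on $\mathbb C^n$ obtained from the complex constants and the coordinates by addition, multiplication and exponentiation. We prove that if $f$ is meromorphic on $\mathbb C^n$ and $f^d\in\mathcal R_n$ for some $d\ge1$, then $f\in\mathcal R_n$. In particular, an entire function whose square is represented by an exponential term is itself represented by such a term. The result follows from a theorem on Laurent polynomials in $e^{g_1},\dots,e^{g_m}$, where the $g_j$ are arbitrary entire functions no nontrivial integer combination of which is constant: such a Laurent polynomial has a meromorphic $d$-th root only if it is formally a unit times a $d$-th power. The proof rests on an estimate for the common zeros of two coprime polynomials in exponentials, obtained from Wronskians and the lemma on the logarithmic derivative.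
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\Sigma$ be the set of terms in the language that has a constant symbol for every complex number, variables $x_1,x_2,\dots$, binary function symbols for addition and multiplication, and a unary function symbol $\exp$. A term whose variables are among $x_1,\dots,x_n$ represents an entire function on $\mathbb C^n$: the constants are read as complex numbers, $+$ and $\cdot$ as complex addition and multiplication, and $\exp$ as the complex exponential. Let $\mathcal R_n$ be the set of functions on $\mathbb C^n$ represented in this way. It is the smallest set of functions that contains the constants and the coordinates and is closed under sums, products and $u\mapsto e^u$. It is a subring of the ring $\mathcal O(\mathbb C^n)$ of entire functions, and it contains the polynomials, $\sin x_1=(e^{ix_1}-e^{-ix_1})/(2i)$, and towers such as $\exp(x_1^2+\exp(\exp x_1))$.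

\begin{quote}
\textbf{Problem.} Let $f$ be an entire function on $\mathbb C^n$, and suppose that $f^2$ is represented by a term of $\Sigma$. Must $f$ be represented by a term of $\Sigma$?
\end{quote}

The language has no symbol for roots, so the question is whether an analytic fact, the existence of an entire square root, must have a formal reason. The simplest cases suggest that it must. If $f^2$ is a polynomial, then $|f|$ has polynomial growth, and $f$ is a polynomial by Cauchy's estimates. If $f^2=e^s$ with $s\in\mathcal R_n$, then $(fe^{-s/2})^2=1$ and $f=\pm e^{s/2}$. If $f^2=1-\cos z$, write $Y$ for $e^{iz}$; then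
\begin{equation}\label{eq:cos}
1-\tfrac12\,(Y+Y^{-1})=-\tfrac12\,Y^{-1}(Y-1)^2 ,
\end{equation}
and $f=c'e^{-iz/2}(e^{iz}-1)$ with $c'^2=-\frac12$, that is, $f=\pm\sqrt2\,\sin(z/2)$. In each case the root is extracted formally, after factoring a Laurent polynomial in exponentials.

There is also a reason for caution. The same question for division has a negative answer: $\sin z/z$ is an entire quotient of two elements of $\mathcal R_1$ and does not lie in $\mathcal R_1$ (Proposition~\ref{prop:sinc}). There the analytic fact comes from a coincidence of zeros that no formal factorization sees. Such coincidences produce multiple zeros as well: $e^z-1-z$ has a double zero at the origin, although $Y-1-z$ is an irreducible polynomial in $z$ and $Y$. A square root, however, needs \emph{every} zero to have even order, and we shall show that coincidences are too rare for that. The answer to the Problem is yes, also for $d$-th roots and for meromorphic $f$. (A meromorphic function on $\mathbb C^n$ is locally a quotient of two holomorphic functions with denominator not identically zero.)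

\begin{theorem}\label{thm:terms}
If $f$ is meromorphic on $\mathbb C^n$ and $f^d\in\mathcal R_n$ for some $d\ge1$, then $f\in\mathcal R_n$.
\end{theorem}

The recursive structure of the exponents plays no role in the proof, and we work with arbitrary entire exponents. Let $n\ge1$, $m\ge0$. Entire functions $g_1,\dots,g_m$ on $\mathbb C^n$ are called \emph{independent} if $\alpha\cdot g=\sum_j\alpha_jg_j$ is non-constant for every $\alpha\in\mathbb Z^m\setminus\{0\}$. Let
\[
\mathcal A=\mathbb C[X_1,\dots,X_n][Y_1^{\pm1},\dots,Y_m^{\pm1}],
\]
write $Y^\alpha=Y_1^{\alpha_1}\cdots Y_m^{\alpha_m}$, and let $\operatorname{ev}=\operatorname{ev}_g\colon\mathcal A\to\mathcal O(\mathbb C^n)$ be the homomorphism of $\mathbb C$-algebras with $X_i\mapsto x_i$ and $Y_j\mapsto e^{g_j}$.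

\begin{theorem}\label{thm:main}
Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C^n$.
\begin{enumerate}
\item[(a)] The homomorphism $\operatorname{ev}$ is injective.
\item[(b)] Let $d\ge1$ and $0\ne t\in\mathcal A$, and let $f$ be meromorphic on $\mathbb C^n$ with $f^d=\operatorname{ev}(t)$. Then there are $c'\in\mathbb C^*$, $\alpha\in\mathbb Z^m$ and $Q\in\mathcal A$ such that
\[
t=c'^{\,d}\,Y^\alpha Q^d\qquad\text{and}\qquad f=c'\,e^{(\alpha\cdot g)/d}\,\operatorname{ev}(Q).
\]
\end{enumerate}
\end{theorem}

The units of $\mathcal A$ are the elements $cY^\alpha$ with $c\in\mathbb C^*$. Since $ce^{\alpha\cdot g}$ has the entire $d$-th root $c'e^{(\alpha\cdot g)/d}$ for any $c'$ with $c'^{\,d}=c$, part (b) is a classification: for $t\ne0$, the function $\operatorname{ev}(t)$ has a meromorphic $d$-th root if and only if $t$ is a unit times a $d$-th power in $\mathcal A$. The identity \eqref{eq:cos} is the case $g_1=iz$, $d=2$, $\alpha=-1$, $Q=Y-1$.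

Both parts fail without independence. Take $n=1$, $g_1=z$, $g_2=2z$. Then $\operatorname{ev}(Y_2-Y_1^2)=0$. Moreover $t=Y_2-2Y_1+1$ has $\operatorname{ev}(t)=(e^z-1)^2$, but $t$ is not a unit times a square, because for such an element the largest and the smallest exponent of $Y_2$ differ by an even number.

To prove (b) we remove from $t$ its largest $d$-th power factor. What remains of $f$ is an entire function $h$ that divides both a squarefree polynomial in the exponentials and its derivative. These two are coprime as polynomials, and a gcd estimate shows that $h$ has few zeros. Then $h'/h$ grows slowly, and this forces what remains of $t$ to be a unit.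

\section{The method on one example}\label{sec:model}

We show that $e^z-1-z$ has no entire square root, by the argument that will be used in general.

Suppose that $h$ is entire and $h^2=e^z-1-z$. Put $p=Y-1-z$, where $Y$ stands for $e^z$. Differentiation of functions corresponds to the derivation $D=\partial_z+Y\partial_Y$ of $\mathbb C[z][Y]$, and $Dp=Y-1$.

\emph{The root divides $p$ and $Dp$.} If $h$ has a zero of order $a\ge1$ at $w$, then the function $p$ vanishes there to order $2a\ge a+1$, so its derivative $Dp$ vanishes to order at least $a$. Hence $p/h$ and $Dp/h$ are entire.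

\emph{The root has few zeros.} As polynomials in $Y$ over the field $\mathbb C(z)$, $p$ and $Dp$ are coprime, and eliminating $Y$ gives $Dp-p=z$. So $z/h$ is entire. Since $h(0)=0$, we get $h=ze^{\psi}$ with $\psi$ entire.

\emph{The logarithmic derivative of the root grows slowly.} From $|z|^2e^{2\operatorname{Re}\psi}=|e^z-1-z|\le e^{|z|}$ we get $\operatorname{Re}\psi\le|z|/2$ for $|z|\ge1$. An entire function whose real part is bounded above in this way is a polynomial of degree at most $1$ (this follows from inequality \eqref{eq:coeff} below). So $\kappa=2h'/h=2/z+2\psi'$ is a rational function.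

\emph{Conclusion.} Differentiating $h^2=p$ gives $Dp=\kappa p$, that is, $(1-\kappa)e^z=1-\kappa(1+z)$. The function $e^z$ is not rational, since it is non-constant without zeros or poles. So both sides vanish: $\kappa=1$ and $1-(1+z)=0$, which is false.

Four things change in general.
\begin{enumerate}
\item The exponentials $e^{g_j}$ may grow at different rates. The field $\mathbb C(z)$ is replaced by a field $K$ of functions that are small compared with the fastest exponential. The slower exponentials fall into $K$ and are treated later, by induction (Sections~\ref{sec:small} and~\ref{sec:one}).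
\item Several exponentials may remain that are not small. Two coprime polynomials in several variables need not generate the unit ideal, so the elimination above is not available. It is replaced by the gcd estimate, the core of the paper (Section~\ref{sec:gcd}).
\item A squarefree polynomial must stay squarefree when its coefficients are extended to $K$ (Lemma~\ref{lem:sqfree}).
\item The analysis is done in one variable. Several variables are reduced to one by restriction to a generic line (Section~\ref{sec:several}).
\end{enumerate}

\section{From terms to Laurent polynomials}\label{sec:laurent}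

An element of an integral domain is \emph{squarefree} if it is nonzero and not divisible by the square of a non-unit. In a unique factorization domain (UFD) this means that it is a unit times a product of pairwise non-associate primes. We use the following facts on Laurent polynomials. Let $B$ be an integral domain and $B[Y^{\pm1}]=B[Y_1^{\pm1},\dots,Y_q^{\pm1}]$. A \emph{monomial} is an element $cY^\beta$ with $0\ne c\in B$.

\begin{enumerate}
\item[(L1)] \emph{The units of $B[Y^{\pm1}]$ are the monomials $uY^\beta$ with $u$ a unit of $B$.} Order the exponents lexicographically. The highest term of a product is the product of the highest terms, and the same holds for lowest terms, so a product is a monomial only if both factors are monomials.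
\item[(L2)] \emph{If $B$ is a UFD, so is $B[Y^{\pm1}]$.} The ring $B[Y]$ is a UFD by Gauss's lemma, and $B[Y^{\pm1}]$ is its localization at the elements $Y^\beta$. The primes of $B[Y]$ not associate to any $Y_j$ remain prime and pairwise non-associate in $B[Y^{\pm1}]$.
\item[(L3)] \emph{Let $B$ be a UFD and $0\ne p\in B[Y^{\pm1}]$. Let $\beta_j$ be the smallest exponent of $Y_j$ in $p$ and $\hat p=Y^{-\beta}p$. Then $\hat p\in B[Y]$ is divisible by no $Y_j$, and $p$ is squarefree in $B[Y^{\pm1}]$ if and only if $\hat p$ is squarefree in $B[Y]$.} By (L2), a prime factorization of $\hat p$ in $B[Y]$ is also one in $B[Y^{\pm1}]$, with the same repetitions.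
\end{enumerate}

In particular $\mathcal A$ is a UFD with units $cY^\alpha$, $c\in\mathbb C^*$. The next lemma places any finite computation in $\mathcal R_n$ inside one ring $\operatorname{ev}_g(\mathcal A)$.

\begin{lemma}\label{lem:finite}
For every finite subset $\Phi$ of $\mathcal R_n$ there are $m\ge0$ and independent $g_1,\dots,g_m\in\mathcal R_n$ with $\Phi\subset\operatorname{ev}_g(\mathcal A)\subset\mathcal R_n$.
\end{lemma}

\begin{proof}
Every element of $\mathcal R_n$ is a finite sum $\sum_jq_je^{s_j}$ with $q_j\in\mathbb C[x_1,\dots,x_n]$ and $s_j\in\mathcal R_n$. This follows by induction on terms: constants and variables have this form with $s=0$; the form is preserved by sums, and by products because $e^se^{s'}=e^{s+s'}$; and $\exp(u)=1\cdot e^u$ for $u\in\mathcal R_n$. Write the elements of $\Phi$ in this form and let $s_1,\dots,s_N$ be all the exponents that occur. The quotient $\mathcal R_n/\mathbb C$ is a complex vector space, so the subgroup generated by the classes of the $s_j$ is finitely generated and torsion-free, hence free. Let $g_1,\dots,g_m\in\mathcal R_n$ represent a basis.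 If $\alpha\cdot g$ is constant, its class is zero and $\alpha=0$; so the $g_i$ are independent. Each $s_j$ equals $\alpha\cdot g+c$ for some $\alpha\in\mathbb Z^m$ and $c\in\mathbb C$, so $e^{s_j}=\operatorname{ev}(e^cY^\alpha)$ and $\Phi\subset\operatorname{ev}_g(\mathcal A)$. Finally $\operatorname{ev}_g(\mathcal A)\subset\mathcal R_n$, because $e^{\pm g_i}\in\mathcal R_n$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:terms} from Theorem~\ref{thm:main}]
If $f^d\equiv0$, then $f\equiv0\in\mathcal R_n$. Otherwise Lemma~\ref{lem:finite} gives independent $g_1,\dots,g_m\in\mathcal R_n$ and $0\ne t\in\mathcal A$ with $f^d=\operatorname{ev}(t)$. By Theorem~\ref{thm:main}(b), $f=c'\exp\big(\frac1d\sum_i\alpha_ig_i\big)\operatorname{ev}(Q)$. Each factor lies in $\mathcal R_n$; for the middle one we use that $1/d$ is a constant of the language.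
\end{proof}

Sections~\ref{sec:small}--\ref{sec:several} prove Theorem~\ref{thm:main}.

\section{The field of small functions}\label{sec:small}

\subsection{Nevanlinna theory}

Let $u\not\equiv0$ be meromorphic on $\mathbb C$, let $\operatorname{pol}_wu\ge0$ be the order of its pole at $w$, and let $\log^+x=\max(0,\log x)$. For $r\ge1$ put
\[
m(r,u)=\frac1{2\pi}\int_0^{2\pi}\log^+|u(re^{i\theta})|\,d\theta,\qquad
N(r,u)=\sum_{0<|w|\le r}(\operatorname{pol}_wu)\log\frac r{|w|}+(\operatorname{pol}_0u)\log r,
\]
and $T(r,u)=m(r,u)+N(r,u)$; for $u\equiv0$ all three are $0$. Thus $m$ measures the size of $u$ on the circle $|z|=r$, $N$ counts the poles in the disc, and $N(r,1/u)$ counts the zeros. The weights in $N$ are non-negative for $r\ge1$, so an inequality between pole orders that holds at every point gives the same inequality between counting functions. For example $N(r,u^{(\mu)})\le(\mu+1)N(r,u)$, since a pole of order $a\ge1$ becomes a pole of order $a+\mu\le(\mu+1)a$. The elementary properties of $\log^+$ give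
\[
T(r,uv)\le T(r,u)+T(r,v),\qquad T(r,u+v)\le T(r,u)+T(r,v)+\log2,
\]
and $T(r,u^d)=d\,T(r,u)$ for $d\ge1$; the same relations hold for $m$. Jensen's formula states that for $u\not\equiv0$
\begin{equation}\label{eq:jensen}
\frac1{2\pi}\int_0^{2\pi}\log|u(re^{i\theta})|\,d\theta=N(r,1/u)-N(r,u)+c_u
\end{equation}
with a constant $c_u$. The left side is $m(r,u)-m(r,1/u)$, so $T(r,1/u)=T(r,u)+O(1)$.

We say that a statement holds \emph{for most $r$} if it holds for all $r\ge1$ outside a set of finite Lebesgue measure. Finitely many such statements hold simultaneously for most $r$. The one deep input is the following; see \cite[Ch.~2]{Hayman}.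

\begin{lemma}[Nevanlinna's lemma on the logarithmic derivative]\label{lem:logder}
If $u\not\equiv0$ is meromorphic on $\mathbb C$, then $m(r,u'/u)=O(\log^+T(r,u)+\log r)$ as $r\to\infty$ outside a set of finite Lebesgue measure.
\end{lemma}

\noindent (For constant $u$ the left side is $0$.) We also need a lower bound for the growth of an exponential. Let $g=\sum_ja_jz^j$ be entire and $j\ge1$. Writing $\operatorname{Re}g=(g+\bar g)/2$ and integrating term by term gives $\int_0^{2\pi}\operatorname{Re}g(re^{i\theta})e^{-ij\theta}d\theta=\pi a_jr^j$. Since $|\operatorname{Re}g|=\log^+|e^g|+\log^+|e^{-g}|$,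
\begin{equation}\label{eq:coeff}
|a_j|r^j\le\frac1\pi\int_0^{2\pi}|\operatorname{Re}g(re^{i\theta})|\,d\theta=2\big(m(r,e^g)+m(r,e^{-g})\big)=4T(r,e^g)+O(1).
\end{equation}

\subsection{Separating the fast exponentials from the slow ones}

For the rest of this section and in Section~\ref{sec:gcd}, let $m\ge1$ and let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C$. Put $E^\alpha=e^{\alpha\cdot g}$ for $\alpha\in\mathbb Z^m$, and
\[
T(r)=\max_jT(r,e^{g_j}).
\]
As $g_1$ is non-constant, \eqref{eq:coeff} gives $T(r)\ge cr$ for large $r$, with some $c>0$. Hence $\log r=o(T(r))$ and $\log^+T(r)=o(T(r))$. For a real function $\phi$ on $[1,\infty)$ we write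
\[
\phi=o^*(T)\quad\text{if, for every }\varepsilon>0,\ |\phi(r)|\le\varepsilon T(r)\text{ for most }r.
\]
Finite linear combinations of such functions are $o^*(T)$, so are bounded functions, and $T$ itself is not $o^*(T)$ because $[1,\infty)$ has infinite measure. Lemma~\ref{lem:logder} gives:
\begin{equation}\label{eq:ld}
\text{if }u\not\equiv0\text{ and }T(r,u)\le CT(r)\text{ for most }r,\text{ then }m(r,u'/u)=o^*(T).
\end{equation}
A meromorphic function $u$ on $\mathbb C$ is \emph{small} if $T(r,u)=o^*(T)$. Let $K$ be the set of small functions and $D=d/dz$.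

\begin{lemma}\label{lem:K}
$K$ is a field that contains $\mathbb C(z)$ and $g_1',\dots,g_m'$ and is closed under $D$.
\end{lemma}

\begin{proof}
The inequalities for sums, products and inverses show that $K$ is a field. It contains the constants, and it contains $z$ because $T(r,z)=\log r$. If $0\ne u\in K$, then $T(r,u')\le m(r,u)+m(r,u'/u)+2N(r,u)$, which is $o^*(T)$ by \eqref{eq:ld}. The function $g_j'$ is entire and is the logarithmic derivative of $e^{g_j}$, so $T(r,g_j')=m(r,g_j')=o^*(T)$ by \eqref{eq:ld}.
\end{proof}

The exponentials need not be algebraically independent over $K$, because some $E^\alpha$ may be small. It is not enough to discard those $e^{g_j}$ that are small. For $g_1=z^2$, $g_2=z^2+z$ we have $T(r)\le r^2+r$ and $\alpha\cdot g=(\alpha_1+\alpha_2)z^2+\alpha_2z$; by \eqref{eq:coeff}, $E^\alpha$ is not small if $\alpha_1+\alpha_2\ne0$, while $T(r,e^{\alpha_2z})\le|\alpha_2|r$ shows that it is small if $\alpha_1+\alpha_2=0$. So neither $e^{g_1}$ nor $e^{g_2}$ is small, but their quotient is. We therefore consider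
\[
\Lambda_0=\{\alpha\in\mathbb Z^m:E^\alpha\in K\}
\]
and change the basis of $\mathbb Z^m$. The set $\Lambda_0$ is a subgroup, since $K$ is a field. The quotient $\mathbb Z^m/\Lambda_0$ is torsion-free, since $T(r,E^{s\alpha})=sT(r,E^\alpha)$ for integers $s\ge1$. It is nonzero, since otherwise every $e^{g_j}$ would be small and $T=o^*(T)$. A finitely generated torsion-free abelian group is free, so $\Lambda_0$ is a direct summand: $\mathbb Z^m$ has a basis $\lambda_1,\dots,\lambda_l,\gamma_1,\dots,\gamma_k$, with $k\ge1$ and $l+k=m$, in which $\lambda_1,\dots,\lambda_l$ is a basis of $\Lambda_0$. Put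
\[
F_i=E^{\gamma_i},\qquad\eta_i=F_i'/F_i=\gamma_i\cdot g'\in K,\qquad F^\beta=F_1^{\beta_1}\cdots F_k^{\beta_k}\quad(\beta\in\mathbb Z^k).
\]
Since the classes of the $\gamma_i$ form a basis of $\mathbb Z^m/\Lambda_0$,
\begin{equation}\label{eq:notsmall}
F^\beta\notin K\qquad\text{for }0\ne\beta\in\mathbb Z^k .
\end{equation}
This is used only as an algebraic fact, in the next two lemmas; no lower bound for $T(r,F^\beta)$ will be needed. For $c\in K$ we have
\begin{equation}\label{eq:D}
D(cF^\beta)=(c'+c\,\beta\cdot\eta)F^\beta,\qquad c'+c\,\beta\cdot\eta\in K .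
\end{equation}

\begin{lemma}\label{lem:indep}
The functions $F^\beta$, $\beta\in\mathbb Z^k$, are linearly independent over $K$.
\end{lemma}

\begin{proof}
Suppose not, and take a nontrivial relation with the least number of terms; it has at least two. Dividing by one of its terms, we may write it as $1+\sum_{\beta\in B}c_\beta F^\beta=0$ with $\emptyset\ne B\subset\mathbb Z^k\setminus\{0\}$ and $c_\beta\in K^*$. Differentiation kills the term $1$ and, by \eqref{eq:D}, yields a relation over $K$ with fewer terms. All its coefficients vanish, that is, $D(c_\beta F^\beta)=0$ for $\beta\in B$. Then $c_\beta F^\beta$ is a nonzero constant and $F^\beta\in K$, contrary to \eqref{eq:notsmall}.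
\end{proof}

So the ring $K[F^{\pm1}]=K[F_1^{\pm1},\dots,F_k^{\pm1}]$ of meromorphic functions is a Laurent polynomial ring over $K$, and $K[F]=K[F_1,\dots,F_k]$ is a polynomial ring; its elements have a total degree, written $\deg$. By \eqref{eq:D}, $D$ maps each of the two rings to itself and creates no new exponents; in particular it does not raise the degree. The next lemma contains the two algebraic steps of Section~\ref{sec:model}.

\begin{lemma}\label{lem:eigen}
\begin{enumerate}
\item[(i)] If $0\ne u\in K[F^{\pm1}]$ and $Du=\kappa u$ with $\kappa\in K$, then $u$ is a monomial $cF^\beta$, $c\in K^*$.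
\item[(ii)] If $p\in K[F]$ is non-constant, squarefree in $K[F]$ and divisible by no $F_j$, then $Dp\ne0$ and $p$, $Dp$ are coprime in $K[F]$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) By \eqref{eq:D} and Lemma~\ref{lem:indep}, comparing the coefficients of $F^\beta$ in $Du=\kappa u$ shows that every term $v=c_\beta F^\beta$ of $u$ satisfies $v'=\kappa v$. If $v,\tilde v$ are terms with exponents $\beta\ne\tilde\beta$, then $(v/\tilde v)'=0$, so $v/\tilde v$ is a nonzero constant and $F^{\beta-\tilde\beta}\in K$, contrary to \eqref{eq:notsmall}.

(ii) Let $\pi\in K[F]$ be irreducible with $\pi\mid p$ and $\pi\mid Dp$, where $Dp=0$ is allowed. Write $p=\pi\rho$; then $\pi\nmid\rho$ because $p$ is squarefree. From $Dp=(D\pi)\rho+\pi D\rho$ we get $\pi\mid D\pi$, and $\deg D\pi\le\deg\pi$ gives $D\pi=\kappa\pi$ with $\kappa\in K$. By (i), $\pi$ is a monomial, and an irreducible monomial is associate to some $F_j$. This contradicts the hypothesis on $p$. So no such $\pi$ exists. If $Dp$ were $0$, any irreducible factor of the non-constant polynomial $p$ would be such a $\pi$.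
\end{proof}

The condition on the $F_j$ in (ii) is needed: $F_1$ divides $DF_1=\eta_1F_1$. We finish with two growth estimates. First, $T(r,E^\alpha)\le\sum_j|\alpha_j|\,T(r,e^{g_j})+O(1)$, so for $u=\sum_\beta c_\beta F^\beta\in K[F^{\pm1}]$
\begin{equation}\label{eq:growth}
T(r,u)\le\sum_\beta\big(T(r,c_\beta)+T(r,F^\beta)\big)+O(1)\le C_uT(r)\qquad\text{for most }r .
\end{equation}
Second, for $0\ne u\in K[F^{\pm1}]$,
\begin{equation}\label{eq:higher}
m\big(r,u^{(\mu)}/u\big)=o^*(T)\qquad(\mu\ge0).
\end{equation}
Indeed, if $u^{(\mu)}\equiv0$ there is nothing to prove. Otherwise $u,u',\dots,u^{(\mu)}$ are nonzero elements of $K[F^{\pm1}]$, we have $u^{(\mu)}/u=\prod_{j<\mu}u^{(j+1)}/u^{(j)}$, and \eqref{eq:growth} and \eqref{eq:ld} apply to each factor.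

\section{The gcd estimate}\label{sec:gcd}

\begin{proposition}\label{prop:gcd}
Let $A,B\in K[F_1,\dots,F_k]$ be nonzero and coprime, and let $h\not\equiv0$ be an entire function such that $A/h$ and $B/h$ are entire. Then $N(r,1/h)=o^*(T)$.
\end{proposition}

\subsection{The idea}\label{sub:idea}

For $k=1$ the ring $K[F_1]$ is a principal ideal domain, so $UA+VB=1$ with $U,V\in K[F_1]$. Then $1/h=U\cdot(A/h)+V\cdot(B/h)$, the pole order of $1/h$ at a point is at most the largest pole order of a coefficient of $U$ or $V$, and $N(r,1/h)=o^*(T)$. This is the elimination of Section~\ref{sec:model}.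

For $k\ge2$ the ideal $(A,B)$ need not contain $1$, as $A=F_1-1$, $B=F_2-1$ shows. But the ideal is still large: among the polynomials of degree at most $\nu$ it has small codimension. All its elements of the form $F^\beta A$ or $F^\beta B$ are divisible by $h$, so the Wronskian of many of them is divisible by a high power of $h$, and it suffices to show that this Wronskian is not too large. Recall that the Wronskian of meromorphic functions $u_1,\dots,u_M$ on $\mathbb C$ is $W(u_1,\dots,u_M)=\det(u_i^{(\mu)})_{1\le i\le M,\,0\le\mu<M}$, and that
\begin{enumerate}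
\item[(W1)] $W\not\equiv0$ if $u_1,\dots,u_M$ are linearly independent over $\mathbb C$;
\item[(W2)] the Wronskians of two bases of the same complex vector space differ by a nonzero constant factor, the determinant of the change of basis;
\item[(W3)] $W(hu_1,\dots,hu_M)=h^MW(u_1,\dots,u_M)$, because by Leibniz's rule the two matrices differ by a triangular factor with $h$ on the diagonal;
\item[(W4)] $W=u_1\cdots u_M\cdot\det(u_i^{(\mu)}/u_i)$ if no $u_i$ vanishes identically.
\end{enumerate}
By (W4) and \eqref{eq:higher}, $\log|W|$ is at most $\sum_i\log|u_i|$ plus a term with small mean, and by (W2) we may choose the basis $u_i$ anew at every point.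

Let us carry this out for $k=2$, $A=F_1-1$, $B=F_2-1$. Let $\Delta_\nu$ be the set of exponents $\beta\in\mathbb Z_{\ge0}^2$ with $\beta_1+\beta_2\le\nu$, and let $W$ be the Wronskian of the $M=|\Delta_\nu|-1$ functions $F^\beta-1$, $0\ne\beta\in\Delta_\nu$. Each of them is divisible by $h$, since $F^\beta-1=(F_1^{\beta_1}-1)F_2^{\beta_2}+(F_2^{\beta_2}-1)$. So $W/h^M$ is entire, and by Jensen's formula the mean of $\log|W|$ over $|z|=r$ is at least $M\,N(r,1/h)-O(1)$. Now fix a point $z$ and let $\beta_*\in\Delta_\nu$ minimize $|F^\beta(z)|$. The functions $F^\beta-F^{\beta_*}$, $\beta\ne\beta_*$, form another basis of the same complex vector space, and $|F^\beta-F^{\beta_*}|\le2|F^\beta|$ at $z$. Therefore, up to terms with small mean,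
\[
\log|W(z)|\le\sum_{\beta\in\Delta_\nu}\log|F^\beta(z)|-\log|F^{\beta_*}(z)| .
\]
The full sum has bounded mean, because each $F^\beta$ has neither zeros nor poles. The one missing term costs at most $\nu\,(|\log|F_1||+|\log|F_2||)$, whose mean is $O(\nu T(r))$. So $N(r,1/h)\le C(\nu/M)T(r)+o^*(T)$, and $\nu/M\to0$ because $M\sim\nu^2/2$.

The example also shows where \eqref{eq:notsmall} enters. If we took $F_1=e^z$ and $F_2=e^{2z}$, then $h=e^z-1$ would divide $A$ and $B$, and $N(r,1/h)\sim r/\pi$ is comparable to $T(r,e^{2z})=2r/\pi$. In this case the functions $F^\beta-1$ are linearly dependent and $W\equiv0$.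

In general the number of missing monomials is not $1$, and we must count it. There is also a new difficulty. The change to a basis adapted to the point $z$ has coefficients in $K$, not in $\mathbb C$, and then (W2) fails. We repair this by multiplying everything by a space of small functions that is almost stable under multiplication by these coefficients.

\subsection{Proof of Proposition~\ref{prop:gcd}}

\emph{Step 1: the codimension.} Let $\delta_1=\deg A$, $\delta_2=\deg B$, and let $\nu\ge\delta_1+\delta_2$ be an integer. For $j\ge0$ let $\Delta_j=\{\beta\in\mathbb Z_{\ge0}^k:\beta_1+\dots+\beta_k\le j\}$, let $V_j$ be the $K$-span of the $F^\beta$ with $\beta\in\Delta_j$, and let $v_j=\dim_KV_j=\binom{j+k}k$. Put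
\[
I_\nu=A\,V_{\nu-\delta_1}+B\,V_{\nu-\delta_2}\subset V_\nu,\qquad M=\dim_KI_\nu,\qquad e_\nu=v_\nu-M .
\]
If $Au=Bu'$ with $u\in V_{\nu-\delta_1}$ and $u'\in V_{\nu-\delta_2}$, then $B\mid u$ by coprimality, and $u/B$ has degree at most $\nu-\delta_1-\delta_2$. Hence $AV_{\nu-\delta_1}\cap BV_{\nu-\delta_2}=AB\,V_{\nu-\delta_1-\delta_2}$ and
\[
e_\nu=(v_\nu-v_{\nu-\delta_1})-(v_{\nu-\delta_2}-v_{\nu-\delta_2-\delta_1}).
\]
Now $v_\nu$ is a polynomial in $\nu$ of degree $k$, and each operation $\phi(\nu)\mapsto\phi(\nu)-\phi(\nu-\delta)$ lowers the degree of a polynomial by at least one. So $e_\nu=O(\nu^{k-2})$ if $k\ge2$, and $e_\nu=0$ if $k=1$. Since $M=v_\nu-e_\nu\sim\nu^k/k!$,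
\begin{equation}\label{eq:codim}
\nu e_\nu/M\to0\qquad(\nu\to\infty).
\end{equation}
This is the only use of coprimality. Fix $\nu$ with $M\ge1$, and fix $\varepsilon>0$.

\emph{Step 2: adapted bases.} Choose a $K$-basis $\varphi_1,\dots,\varphi_M$ of $I_\nu$ among the functions $F^\beta A$ ($\beta\in\Delta_{\nu-\delta_1}$) and $F^\beta B$ ($\beta\in\Delta_{\nu-\delta_2}$). All $\psi_q=\varphi_q/h$ are entire. Write $\varphi_q=\sum_{\beta\in\Delta_\nu}b_{q\beta}F^\beta$ with $b_{q\beta}\in K$. Let $\prec$ be a total order on the finite set $\Delta_\nu$. Arrange the columns of the matrix $(b_{q\beta})$ in $\prec$-decreasing order and bring it to row echelon form over $K$ with pivots $1$. The rows give a $K$-basis of $I_\nu$ of the form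
\[
L_{\prec,i}=F^{\beta_i}+\sum_{\beta\prec\beta_i}c^\prec_{i\beta}F^\beta\quad(1\le i\le M),\qquad c^\prec_{i\beta}\in K,
\]
where $\beta_1,\dots,\beta_M\in\Delta_\nu$ depend on $\prec$ and are pairwise distinct. Write $L_{\prec,i}=\sum_qa^\prec_{iq}\varphi_q$ with $a^\prec_{iq}\in K$.

\emph{Step 3: one Wronskian for all orders.} Let $\mathcal S\subset K$ be the finite set consisting of $1$ and all $a^\prec_{iq}$, for all orders $\prec$. For $s\ge1$ let $\mathcal L(s)\subset K$ be the $\mathbb C$-span of all products of $s$ elements of $\mathcal S$. Then $\mathcal S\cdot\mathcal L(s)\subset\mathcal L(s+1)$, and $\mathcal L(s)\subset\mathcal L(s+1)$ because $1\in\mathcal S$. The space $\mathcal L(s)$ is spanned by the monomials of degree $s$ in the elements of $\mathcal S$, so $1\le\dim\mathcal L(s)\le\binom{s+|\mathcal S|-1}{|\mathcal S|-1}$, a polynomial in $s$. If $\dim\mathcal L(s+1)>(1+\varepsilon)\dim\mathcal L(s)$ held for all $s$, then $\dim\mathcal L(s)\ge(1+\varepsilon)^{s-1}$ would grow exponentially. So there is $s$ such that $\sigma=\dim\mathcal L(s)$ and $\tau=\dim\mathcal L(s+1)$ satisfy $\sigma\le\tau\le(1+\varepsilon)\sigma$.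 Let $\omega_1,\dots,\omega_\sigma$ be a basis of $\mathcal L(s)$, extended to a basis $\omega_1,\dots,\omega_\tau$ of $\mathcal L(s+1)$.

The $\tau M$ functions $\omega_j\varphi_q$ ($j\le\tau$, $q\le M$) are linearly independent over $\mathbb C$: if $\sum_q(\sum_jx_{jq}\omega_j)\varphi_q=0$ with $x_{jq}\in\mathbb C$, then each inner sum vanishes because the $\varphi_q$ are independent over $K$, and then all $x_{jq}=0$. Let $H$ be their $\mathbb C$-span and $W$ their Wronskian; $W\not\equiv0$ by (W1). For each $\prec$, the $\sigma M$ functions
\[
\omega_jL_{\prec,i}=\sum_q(\omega_ja^\prec_{iq})\varphi_q\qquad(j\le\sigma,\ i\le M)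
\]
lie in $H$, because $\omega_ja^\prec_{iq}\in\mathcal L(s+1)$. They are linearly independent over $\mathbb C$ by the argument just given, with the $L_{\prec,i}$ in place of the $\varphi_q$. Complete them to a basis $\mathcal B_\prec$ of $H$ by adding $(\tau-\sigma)M$ of the functions $\omega_j\varphi_q$. By (W2), the Wronskian $W_\prec$ of $\mathcal B_\prec$ is a nonzero constant multiple of $W$. Thus all members of $\mathcal B_\prec$ except a fraction of at most $\varepsilon$ are adapted to $\prec$.

\emph{Step 4: upper bound.} Let $\Theta=\sum_{j=1}^k\big|\log|F_j|\big|$, so that $\big|\log|F^\beta|\big|\le\nu\Theta$ for $\beta\in\Delta_\nu$. Let $\mathcal C\subset K$ be the finite set of all $\omega_j$, $b_{q\beta}$ and $c^\prec_{i\beta}$ (for all $\prec$), and put $\Gamma=\sum_{c\in\mathcal C}\log^+|c|$. Let $z$ be a point that is not a pole of any $c\in\mathcal C$ and not a zero or pole of any member of any $\mathcal B_\prec$; this excludes finitely many points on each circle. Choose $\prec$ so that $\beta\prec\beta'$ implies $|F^\beta(z)|\le|F^{\beta'}(z)|$. At $z$ we have $|L_{\prec,i}|\le|F^{\beta_i}|\,(1+\sum_\beta|c^\prec_{i\beta}|)\le|F^{\beta_i}|\,v_\nu e^{\Gamma}$,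 $|\varphi_q|\le e^{\nu\Theta}v_\nu e^\Gamma$ and $|\omega_j|\le e^\Gamma$. Therefore
\[
\log|\omega_jL_{\prec,i}|\le\log|F^{\beta_i}|+2\Gamma+\log v_\nu,\qquad\log|\omega_j\varphi_q|\le\nu\Theta+2\Gamma+\log v_\nu .
\]
The set $\{\beta_1,\dots,\beta_M\}$ omits exactly $e_\nu$ elements of $\Delta_\nu$, so
\[
\sum_{i=1}^M\log|F^{\beta_i}|\le\sum_{\beta\in\Delta_\nu}\log|F^\beta|+e_\nu\,\nu\,\Theta .
\]
A determinant of size $\tau M$ is a sum of $(\tau M)!$ products of entries, so the logarithm of its modulus is at most $\log(\tau M)!$ plus the sum of $\log^+$ of the moduli of all entries. Applying (W4) to $\mathcal B_\prec$ and adding the bounds for its $\sigma M+(\tau-\sigma)M$ members, we obtain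
\begin{equation}\label{eq:pointwise}
\log|W(z)|\le\sigma\sum_{\beta\in\Delta_\nu}\log|F^\beta(z)|+\nu\big(\sigma e_\nu+(\tau-\sigma)M\big)\Theta(z)+\Xi(z),
\end{equation}
where
\[
\Xi=C_0+2\tau M\,\Gamma+\sum_{\prec}\ \sum_{u\in\mathcal B_\prec}\ \sum_{0\le\mu<\tau M}\log^+\big|u^{(\mu)}/u\big|
\]
and $C_0=\tau M\log v_\nu+\log(\tau M)!+\max_\prec\big|\log|W/W_\prec|\big|$ is a constant. The outer sum in $\Xi$ runs over \emph{all} orders, so the right side of \eqref{eq:pointwise} no longer depends on the order chosen at $z$, and we may integrate over $|z|=r$. The mean of $\Gamma$ is $\sum_{c\in\mathcal C}m(r,c)=o^*(T)$, and the remaining terms of $\Xi$ have mean $o^*(T)$ by \eqref{eq:higher}, since $\mathcal B_\prec\subset K[F^{\pm1}]$. The mean of $\log|F^\beta|$ is constant by \eqref{eq:jensen}. The mean of $\Theta$ is $\sum_j\big(m(r,F_j)+m(r,1/F_j)\big)=2\sum_jT(r,F_j)+O(1)$, which by \eqref{eq:growth} is at most $C_1T(r)$ for most $r$, with $C_1$ depending only on $F_1,\dots,F_k$ and not on $\nu$ or $\varepsilon$. Hence, for most $r$,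
\begin{equation}\label{eq:upper}
\frac1{2\pi}\int_0^{2\pi}\log|W(re^{i\theta})|\,d\theta\le C_1\nu\big(\sigma e_\nu+(\tau-\sigma)M\big)T(r)+o^*(T).
\end{equation}

\emph{Step 5: lower bound.} By (W3), $W=h^{\tau M}\widetilde W$, where $\widetilde W\not\equiv0$ is the Wronskian of the functions $\omega_j\psi_q$. These are no longer entire, but their poles come from small functions. Since $\psi_q$ is entire, $N(r,(\omega_j\psi_q)^{(\mu)})\le(\mu+1)N(r,\omega_j)=o^*(T)$. The pole order of a determinant at a point is at most the sum of the pole orders of all its entries, so $N(r,\widetilde W)=o^*(T)$. By \eqref{eq:jensen} for $h$ and for $\widetilde W$, the left side of \eqref{eq:upper} equals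
\[
\tau M\,N(r,1/h)+N(r,1/\widetilde W)-N(r,\widetilde W)+O(1)\ \ge\ \tau M\,N(r,1/h)-o^*(T).
\]

\emph{Step 6: conclusion.} Divide by $\tau M$ and use $\sigma\le\tau$ and $\tau-\sigma\le\varepsilon\sigma\le\varepsilon\tau$. For most $r$,
\[
0\le N(r,1/h)\le C_1\Big(\frac{\nu e_\nu}M+\nu\varepsilon\Big)T(r)+o^*(T).
\]
Given $\varepsilon'>0$, choose first $\nu$ with $C_1\nu e_\nu/M\le\varepsilon'/3$ by \eqref{eq:codim}, and then $\varepsilon$ with $C_1\nu\varepsilon\le\varepsilon'/3$. With these choices fixed, the last term is at most $\varepsilon'T(r)/3$ for most $r$. So $N(r,1/h)\le\varepsilon'T(r)$ for most $r$, which proves the proposition. \qed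

\section{One variable}\label{sec:one}

To apply Lemma~\ref{lem:eigen}(ii) we need a polynomial that is squarefree over $K$, whereas the factorization in $\mathcal A$ gives one that is squarefree over a much smaller coefficient ring. In characteristic $0$ nothing is lost, because squarefreeness is certified by a B\'ezout identity with the derivative, and such an identity survives extension of the coefficients.

\begin{lemma}\label{lem:sqfree}
Let $B$ be a UFD of characteristic $0$ contained in a field $\Omega$, and let $p\in B[Z_1,\dots,Z_\rho,Y_1^{\pm1},\dots,Y_q^{\pm1}]$ be squarefree. Then $p$ is squarefree in $\Omega[Z,Y^{\pm1}]$.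
\end{lemma}

\begin{proof}
The polynomial $\hat p$ of (L3) depends only on the exponents that occur in $p$, so it is the same over $B[Z]$ and over $\Omega[Z]$. By (L3) it suffices to show that an element $p$ that is squarefree in $B[Z,Y]$ is squarefree in $\Omega[Z,Y]$. Suppose that $\varrho^2\mid p$ with $\varrho\in\Omega[Z,Y]$ irreducible. Let $x$ be a variable that occurs in $\varrho$, and let $x'$ denote the other variables. Factor $p$ in $B[x'][x]$ as $p=p_0p_*$, where $p_0\in B[x']$ collects the unit and the prime factors not involving $x$, and $p_*=p_1\cdots p_t$ is a product of pairwise non-associate primes involving $x$. By Gauss's lemma, $p_1,\dots,p_t$ are irreducible and pairwise non-associate in $\Omega_0[x]$, where $\Omega_0$ is the fraction field of $B[x']$. Modulo $p_i$, the derivative $\partial_xp_*$ is congruent to $\partial_xp_i\prod_{j\ne i}p_j$, and $p_i\nmid\partial_xp_i$ since in characteristic $0$ the polynomial $\partial_xp_i$ is nonzero of smaller degree. So $p_*$ and $\partial_xp_*$ are coprime in $\Omega_0[x]$, and clearing denominators gives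
\[
Up_*+V\partial_xp_*=c,\qquad U,V\in B[x'][x],\quad0\ne c\in B[x'] .
\]
Now work in $\Omega[x'][x]$. The prime $\varrho$ has positive degree in $x$, so it divides neither $p_0$ nor $c$. From $\varrho^2\mid p_0p_*$ we get $\varrho^2\mid p_*$, hence $\varrho\mid\partial_xp_*$, hence $\varrho\mid c$, a contradiction.
\end{proof}

In characteristic $\ell>0$ the lemma fails: $Z^\ell-a$ is irreducible in $\mathbb F_\ell[a][Z]$, being of degree one in $a$, and equals $(Z-a^{1/\ell})^\ell$ over $\mathbb F_\ell(a^{1/\ell})$.

After the largest $d$-th power has been removed from $t$, what remains is a product of distinct primes with exponents between $1$ and $d-1$. For the induction, and for the restriction to a line in Section~\ref{sec:several}, it is better not to assume that the factors are prime, since primality is not preserved by these operations; only the squarefreeness of their product is.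

\begin{proposition}\label{prop:one}
Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C$, and let $\mathcal A=\mathbb C[z][Y_1^{\pm1},\dots,Y_m^{\pm1}]$.
\begin{enumerate}
\item[(a)] The homomorphism $\operatorname{ev}\colon\mathcal A\to\mathcal O(\mathbb C)$ is injective.
\item[(b)] Let $d\ge2$, let $p_1,\dots,p_s\in\mathcal A$ have squarefree product $p=p_1\cdots p_s$, let $1\le b_i\le d-1$, and let $h$ be an entire function with $h^d=\operatorname{ev}(\prod_ip_i^{b_i})$. Then all $p_i$ are units of $\mathcal A$.
\end{enumerate}
\end{proposition}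

\begin{proof}
We use induction on $m$, for (a) and (b) together.

\emph{The case $m=0$.} A nonzero polynomial is a nonzero function, which is (a). For (b), the squarefree polynomial $p\in\mathbb C[z]$ has simple zeros. If $p_i(w)=0$, then $w$ is a simple zero of $p_i$ and not a zero of any other $p_j$, so $d\cdot\operatorname{ord}_wh=b_i$. This is impossible for $1\le b_i\le d-1$. Hence all $p_i$ are nonzero constants.

\emph{The case $m\ge1$.} We use the objects $T$, $K$, $\lambda_i$, $\gamma_i$, $F_i$ of Section~\ref{sec:small}. Since $\lambda_1,\dots,\lambda_l,\gamma_1,\dots,\gamma_k$ is a basis of $\mathbb Z^m$, the ring $\mathcal A$ is the Laurent polynomial ring over $\mathbb C[z]$ in the variables $Y^{\lambda_i}$, $Y^{\gamma_j}$. Thus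
\[
\mathcal A=\mathcal A_0[Y^{\pm\gamma_1},\dots,Y^{\pm\gamma_k}],\qquad\mathcal A_0=\mathbb C[z][Y^{\pm\lambda_1},\dots,Y^{\pm\lambda_l}],\qquad l<m .
\]
The functions $\lambda_1\cdot g,\dots,\lambda_l\cdot g$ are independent, because a nontrivial integer combination of them is $\alpha\cdot g$ with $\alpha\ne0$. So the induction hypothesis applies to $\mathcal A_0$. This is where independence is used in full: it guarantees that at every stage the remaining exponents are non-constant, so that Section~\ref{sec:small} applies again, on a smaller scale of growth.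

(a) We have $\operatorname{ev}(\mathcal A_0)\subset K$, and $\operatorname{ev}$ maps $\sum_\beta c_\beta Y^{\beta_1\gamma_1+\dots+\beta_k\gamma_k}$, $c_\beta\in\mathcal A_0$, to $\sum_\beta\operatorname{ev}(c_\beta)F^\beta$. If this vanishes, then all $\operatorname{ev}(c_\beta)=0$ by Lemma~\ref{lem:indep}, and all $c_\beta=0$ by induction.

(b) Identify $\mathcal A$ with its image, so that $\mathcal A=\mathcal A_0[F^{\pm1}]\subset K[F^{\pm1}]$ is a ring of entire functions. Put $P=\prod_ip_i^{b_i}=h^d$. Then $P\ne0$, so $h\not\equiv0$. By Lemma~\ref{lem:sqfree} with $B=\mathcal A_0$ and $\Omega=K$, the element $p$ is squarefree in $K[F^{\pm1}]$.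

\emph{Claim: $p$ is a monomial in $K[F^{\pm1}]$.} Suppose that $p$ has at least two terms, and let $\hat p=F^{-\beta}p\in\mathcal A_0[F]$ be as in (L3). It is non-constant, squarefree in $K[F]$ and divisible by no $F_j$. By Lemma~\ref{lem:eigen}(ii), $D\hat p\ne0$ and $\hat p$, $D\hat p$ are coprime in $K[F]$. Both are entire functions, and $\hat p$ has the same zeros as $p$. If $w$ is a zero of $h$ of order $a\ge1$, then
\[
da=\sum_ib_i\operatorname{ord}_wp_i\le(d-1)\operatorname{ord}_wp=(d-1)\operatorname{ord}_w\hat p .
\]
So $\operatorname{ord}_w\hat p\ge da/(d-1)>a$, that is, $\operatorname{ord}_w\hat p\ge a+1$ and $\operatorname{ord}_wD\hat p\ge a$. This is where $b_i\le d-1$ is used. Hence $\hat p/h$ and $D\hat p/h$ are entire, and Proposition~\ref{prop:gcd} gives $N(r,1/h)=o^*(T)$.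

It follows that $h'/h\in K$. Indeed, the poles of $h'/h$ are simple and lie at the zeros of $h$, so $N(r,h'/h)\le N(r,1/h)=o^*(T)$; and $d\,T(r,h)=T(r,P)\le C_PT(r)$ for most $r$ by \eqref{eq:growth}, so $m(r,h'/h)=o^*(T)$ by \eqref{eq:ld}. Differentiating $P=h^d$ gives $DP=d\,(h'/h)\,P$, and $P$ is a monomial by Lemma~\ref{lem:eigen}(i). A monomial over the field $K$ is a unit of $K[F^{\pm1}]$. Since $b_i\ge1$, every $p_i$ divides $P$ and is a unit, so $p$ is a unit, hence a monomial by (L1). This contradiction proves the claim.

By the claim $p$ is a unit of $K[F^{\pm1}]$, so each $p_i$ is a unit and thus a monomial $c_iF^{\beta_i}$ with $c_i\in K^*$. As $p_i\in\mathcal A_0[F^{\pm1}]$ and expansions over $K$ are unique, $c_i\in\mathcal A_0$. The fast exponentials can now be divided out. Write $\prod_iF^{b_i\beta_i}=e^\psi$ with $\psi$ entire. Then $h_1=he^{-\psi/d}$ is entire and $h_1^d=\prod_ic_i^{b_i}$. The product $\prod_ic_i$ is squarefree in $\mathcal A_0$: it is associate to $p$ in $\mathcal A$, and a non-unit of $\mathcal A_0$ is a non-unit of $\mathcal A=\mathcal A_0[F^{\pm1}]$ by (L1). By the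 induction hypothesis (b), all $c_i$ are units of $\mathcal A_0$. So all $p_i$ are units of $\mathcal A$.
\end{proof}

\section{Several variables}\label{sec:several}

Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C^n$, and let $\mathcal A$ be as in Section~\ref{sec:intro}. For $(a,b)\in\mathbb C^n\times\mathbb C^n$ put
\[
\tilde g_j(z)=g_j(a+bz),\qquad\tilde P=P(a+bz,Y)\in\mathbb C[z][Y^{\pm1}]\quad(P\in\mathcal A).
\]
The map $P\mapsto\tilde P$ is a ring homomorphism, and $\operatorname{ev}_{\tilde g}(\tilde P)(z)=\operatorname{ev}_g(P)(a+bz)$. A badly chosen line destroys each property that we need: the exponent $x_2$ is constant on the line $x_2=0$, the non-unit $X_1$ becomes a unit on $x_1=1$, and the squarefree $X_1X_2$ becomes $z^2$ on the diagonal. All of this is avoided by a line whose parameters are algebraically independent over the coefficients.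

\begin{lemma}\label{lem:line}
Let $k_0\subset\mathbb C$ be a countable subfield. There is $(a,b)\in\mathbb C^{2n}$ such that $\tilde g_1,\dots,\tilde g_m$ are independent and every $P\in k_0[X][Y^{\pm1}]$ has the following properties.
\begin{enumerate}
\item[(i)] If $P\ne0$, then $\tilde P\ne0$.
\item[(ii)] If $\tilde P$ is a unit of $\mathbb C[z][Y^{\pm1}]$, then $P$ is a unit of $\mathcal A$.
\item[(iii)] If $P$ is squarefree in $\mathcal A$, then $\tilde P$ is squarefree in $\mathbb C[z][Y^{\pm1}]$.
\end{enumerate}
\end{lemma}

\begin{proof}
Choose $(a,b)$ such that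
\begin{enumerate}
\item[(1)] $a_1,\dots,a_n,b_1,\dots,b_n$ are algebraically independent over $k_0$;
\item[(2)] $\sum_ib_i\,\partial_{x_i}(\alpha\cdot g)(a)\ne0$ for all $\alpha\in\mathbb Z^m\setminus\{0\}$.
\end{enumerate}
Condition (1) excludes the zero sets of the countably many nonzero polynomials in $2n$ variables over $k_0$. Condition (2) excludes the zero sets of countably many entire functions of $(a,b)$, none identically zero since $\alpha\cdot g$ is non-constant. The zero set of an entire function that is not identically zero has Lebesgue measure zero, so such $(a,b)$ exist. The expression in (2) is the derivative of $\alpha\cdot\tilde g$ at $z=0$, so the $\tilde g_j$ are independent.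

Write $P=\sum_\beta c_\beta(X)Y^\beta$ with $c_\beta\in k_0[X]$. If $c_\beta\ne0$, then $c_\beta(a)\ne0$ by (1), so the polynomial $c_\beta(a+bz)$ is nonzero. Thus $P$ and $\tilde P$ have the same exponents $\beta$, which gives (i).

(ii) By (L1), $\tilde P$ is a nonzero constant times some $Y^\beta$. So $P=c(X)Y^\beta$ with $c(a+bz)$ constant in $z$. Differentiating at $z=0$ gives $\sum_jb_j\,\partial_jc(a)=0$. By (1), the polynomial $\sum_jV_j\,\partial_jc(U)$ in indeterminates $U,V$ is zero, so all $\partial_jc=0$ and $c$ is a nonzero constant.

(iii) By (L1), an element of $k_0[X][Y^{\pm1}]$ that is a unit of $\mathcal A$ has the form $cY^\beta$ with $c\in k_0^*$ and is a unit of the smaller ring. So $P$ is squarefree in $k_0[X][Y^{\pm1}]$. Let $U_1,\dots,U_n,V_1,\dots,V_n,z$ be indeterminates. Then $P(U,Y)$ is a unit times a product of pairwise non-associate primes of $B=k_0[U][Y^{\pm1}]$. These stay prime in $B[V,z]$, since $B[V,z]/(\pi)=(B/\pi)[V,z]$ is a domain, and they stay non-associate, since $B[V,z]$ has the same units as $B$. So $P(U,Y)$ is squarefree in $k_0[U,V,z][Y^{\pm1}]$. The substitution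 $U_i\mapsto U_i+V_iz$, fixing $V$, $z$, $Y$, is an automorphism of this ring with inverse $U_i\mapsto U_i-V_iz$. Hence $P(U+Vz,Y)$ is squarefree as well. By (1), $U\mapsto a$, $V\mapsto b$ is an isomorphism of $k_0[U,V]$ onto the subring $k_0[a,b]$ of $\mathbb C$. So $k_0[a,b]$ is a UFD and $\tilde P$ is squarefree in $k_0[a,b][z][Y^{\pm1}]$. Lemma~\ref{lem:sqfree} with $B=k_0[a,b]$ and $\Omega=\mathbb C$ finishes the proof.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
(a) Let $0\ne P\in\mathcal A$, let $k_0$ be the field generated by the coefficients of $P$, and take $(a,b)$ as in Lemma~\ref{lem:line}. Then $\tilde P\ne0$, so $\operatorname{ev}_{\tilde g}(\tilde P)\not\equiv0$ by Proposition~\ref{prop:one}(a). This function is a restriction of $\operatorname{ev}_g(P)$, so $\operatorname{ev}_g(P)\not\equiv0$.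

(b) For $d=1$ take $c'=1$, $\alpha=0$, $Q=t$. Let $d\ge2$. Factor $t=cY^\alpha\prod_i\pi_i^{e_i}$ with $c\in\mathbb C^*$ and pairwise non-associate primes $\pi_i$ of $\mathcal A$, and divide each $e_i$ by $d$ with remainder. This gives
\[
t=cY^\alpha Q^dP,\qquad P=\prod_{i=1}^sp_i^{b_i},\qquad1\le b_i\le d-1,
\]
with $0\ne Q\in\mathcal A$, where $p_1,\dots,p_s$ are those $\pi_i$ whose exponent is not divisible by $d$. Choose $c'$ with $c'^{\,d}=c$. Since $\operatorname{ev}(Q)\not\equiv0$ by (a), we may define the meromorphic function
\[
h=\frac f{c'\,e^{(\alpha\cdot g)/d}\operatorname{ev}(Q)},\qquad h^d=\operatorname{ev}(P).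
\]
The ring of germs of holomorphic functions at a point of $\mathbb C^n$ is a UFD, hence integrally closed in its fraction field. The germ of $h$ lies in the fraction field and is a root of the monic polynomial $\xi^d-\operatorname{ev}(P)$. So $h$ is entire.

We show that $s=0$. Let $k_0$ be the field generated by the coefficients of $p_1,\dots,p_s$, and take $(a,b)$ as in Lemma~\ref{lem:line}. The product $p_1\cdots p_s$ is squarefree in $\mathcal A$, so $\tilde p_1\cdots\tilde p_s$ is squarefree in $\mathbb C[z][Y^{\pm1}]$ by (iii). The entire function $\tilde h(z)=h(a+bz)$ satisfies $\tilde h^d=\operatorname{ev}_{\tilde g}(\prod_i\tilde p_i^{\,b_i})$. By Proposition~\ref{prop:one}(b) every $\tilde p_i$ is a unit, and by (ii) every $p_i$ is a unit of $\mathcal A$. A prime is not a unit, so $s=0$.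

Thus $P=1$, $t=c'^{\,d}Y^\alpha Q^d$ and $h^d=1$. The continuous function $h$ takes values in the finite set of $d$-th roots of unity, so it is a constant $\zeta$. Replacing $c'$ by $c'\zeta$ does not change $c'^{\,d}$ and gives $f=c'e^{(\alpha\cdot g)/d}\operatorname{ev}(Q)$.
\end{proof}

With Section~\ref{sec:laurent}, this also completes the proof of Theorem~\ref{thm:terms}.

\section{Solvable extensions, and the failure of division}\label{sec:cons}

Let $\mathcal R=\mathcal R_n$, let $\mathcal M$ be the field of meromorphic functions on $\mathbb C^n$, and let $L\subset\mathcal M$ be the fraction field of $\mathcal R$. Since solvable extensions are built from roots, Theorem~\ref{thm:terms} extends from the equation $\xi^d=u$ to a larger class of equations.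

\begin{corollary}\label{cor:solv}
\begin{enumerate}
\item[(1)] If $f\in\mathcal M$ and $f^d\in L$ for some $d\ge1$, then $f\in L$.
\item[(2)] If $L'$ is a field with $L\subset L'\subset\mathcal M$ and $L'/L$ is finite Galois with solvable group, then $L'=L$.
\item[(3)] $\mathcal R$ is integrally closed in $L$. Hence if $f\in\mathcal M$ is a root of a monic polynomial over $\mathcal R$ and $L(f)/L$ is Galois with solvable group, then $f\in\mathcal R$. In particular, any meromorphic solution of $f^2+uf+v=0$ with $u,v\in\mathcal R$ lies in $\mathcal R$.
\end{enumerate}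
\end{corollary}

\begin{proof}
(1) If $f^d=u/v$ with $u,v\in\mathcal R$ and $v\ne0$, then $(vf)^d=uv^{d-1}\in\mathcal R$. By Theorem~\ref{thm:terms}, $vf\in\mathcal R$.

(2) Suppose $L'\ne L$. A nontrivial finite solvable group has a normal subgroup of prime index $\ell$, and its fixed field $L_1\subset L'$ is a cyclic extension of $L$ of degree $\ell$. Kummer theory says that a cyclic extension of degree $\ell$ of a field of characteristic $0$ containing the $\ell$-th roots of unity is generated by an element $y$ with $y^\ell$ in the ground field. This applies since $L\supset\mathbb C$. By (1), $y\in L$, so $L_1=L$, a contradiction.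

(3) Let $f=u/v\in L$, with $u,v\in\mathcal R$, be a root of a monic polynomial over $\mathcal R$. By Lemma~\ref{lem:finite}, $u$, $v$ and the coefficients lie in one subring $\operatorname{ev}_g(\mathcal A)\subset\mathcal R$ with $g$ independent. By Theorem~\ref{thm:main}(a) this subring is isomorphic to the UFD $\mathcal A$, so it is integrally closed in its fraction field, and $f\in\operatorname{ev}_g(\mathcal A)\subset\mathcal R$. For the second statement, (2) gives $L(f)=L$, and the first statement applies. For the third, $(2f+u)^2=u^2-4v\in\mathcal R$, so $2f+u\in\mathcal R$ by Theorem~\ref{thm:terms}.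
\end{proof}

The word ``monic'' in (3) cannot be dropped, even in degree $1$.

\begin{proposition}\label{prop:sinc}
The entire function $f=\sin z/z$ satisfies $zf=\sin z$, and $f\notin\mathcal R_1$.
\end{proposition}

\begin{proof}
Suppose $f\in\mathcal R_1$. By Lemma~\ref{lem:finite} there are independent $g_1,\dots,g_m\in\mathcal R_1$ and $Q,u,v\in\mathcal A=\mathbb C[z][Y^{\pm1}]$ with $\operatorname{ev}(Q)=f$, $\operatorname{ev}(u)=e^{iz}$, $\operatorname{ev}(v)=e^{-iz}$. By Theorem~\ref{thm:main}(a), $uv=1$, so $u=c_1Y^\alpha$ and $v=c_1^{-1}Y^{-\alpha}$ with $c_1\in\mathbb C^*$; and $\alpha\ne0$ because $e^{iz}$ is not constant. Again by injectivity, the identity $2izf=e^{iz}-e^{-iz}$ lifts to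
\[
2i\,z\,Q=c_1Y^\alpha-c_1^{-1}Y^{-\alpha}\qquad\text{in }\mathbb C[z][Y^{\pm1}].
\]
The homomorphism $\mathbb C[z][Y^{\pm1}]\to\mathbb C[Y^{\pm1}]$ that sends $z$ to $0$ and fixes the $Y_j$ kills the left side. It fixes the right side, which is nonzero since $\alpha\ne-\alpha$. This is a contradiction.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Hayman} Hayman, \emph{Meromorphic Functions}.
\end{thebibliography}
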